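
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{definition}
\newtheorem{definition}[theorem]{Definition}
\newtheorem{example}[theorem]{Example}

\title{Ascending chains and antichains of finitely generated groups below the free group}


\begin{abstract}
Write $G\preccurlyeq H$ if, up to passing to subgroups of finite index and dividing by finite normal subgroups, $G$ is a quotient of $H$. Among finitely generated groups the free group $F_2$ is a greatest element for this preorder. We show that above every finitely generated group $G$ strictly below $F_2$ there is an infinite strictly ascending chain of finitely generated groups, all strictly below $F_2$. Hence the principal filter of a finitely generated group $G$ satisfies the maximum chain condition if and only if $G$ is equivalent to $F_2$. We also show that every countable family of finitely generated groups strictly below $F_2$ has a strict upper bound strictly below $F_2$, which gives chains of type $\omega_1$, and that the principal filter of every finitely generated $G$ strictly below $F_2$ contains antichains of cardinality $2^{\aleph_0}$. The new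 groups are built from residually finite torsion groups, constructed as limits of large groups in which failures of the relation $\preccurlyeq$ are preserved by finite quotients.
\end{abstract}

\section{The question and the results}\label{sec:intro}

\subsection{An order on groups}

For groups $G,H$ write $G\preccurlyeq H$ if there are subgroups of finite index $H^\circ\le H$ and $G^\circ\le G$, a finite normal subgroup $N^\circ$ of $G^\circ$, and an epimorphism $H^\circ\to G^\circ/N^\circ$. So $G\preccurlyeq H$ says that $G$ is a quotient of $H$ if one does not look at finite indices and finite kernels. The relation is reflexive and transitive (Lemma~\ref{lem:basic}). Write $G\simeq H$ if $G\preccurlyeq H\preccurlyeq G$, write $[G]$ for the $\simeq$-class of $G$, and write $G\prec H$ if $G\preccurlyeq H$ but not $H\preccurlyeq G$. The classes of finitely generated groups form a partially ordered set $(\mathcal F,\preccurlyeq)$.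

The simplest classes are quickly described. We have $G\preccurlyeq 1$ exactly when $G$ is finite, so the finite groups form the least class. Next, $\mathbb Z\prec\mathbb Z^2\prec\mathbb Z^3\prec\cdots$, because a subgroup of finite index in $\mathbb Z^n$ is isomorphic to $\mathbb Z^n$ and has no nontrivial finite subgroup, and $\mathbb Z^n$ has no quotient isomorphic to $\mathbb Z^{n+1}$. At the other end, the free group $F_2$ of rank $2$ has free subgroups of every finite rank $\ge 2$ as subgroups of finite index, so $G\preccurlyeq F_2$ for every finitely generated $G$: the class $[F_2]$ is the greatest element of $\mathcal F$.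

For a finitely generated group $G$ let
\[
\operatorname{Fil}_{\mathcal F}(G)=\{[H]\in\mathcal F: G\preccurlyeq H\}
\]
be the principal filter generated by $[G]$. A partially ordered set satisfies the \emph{maximum chain condition} if it has no infinite strictly ascending chain. The filter of $F_2$ is the single point $[F_2]$, so it satisfies this condition. The filter of $\mathbb Z$ does not, by the chain above. The question treated here is what happens in general: \emph{if $G$ is finitely generated and $G\prec F_2$, does $\operatorname{Fil}_{\mathcal F}(G)$ always fail the maximum chain condition?} A negative answer would produce classes that are maximal among those strictly below $[F_2]$. We show that the answer is positive.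

\begin{theorem}\label{thm:A}
If $G$ is finitely generated and $G\prec F_2$, then there is an infinite chain
$G=G_0\prec G_1\prec G_2\prec\cdots$ of finitely generated groups with $G_i\prec F_2$ for all $i$. Hence, for a finitely generated group $G$, the filter $\operatorname{Fil}_{\mathcal F}(G)$ satisfies the maximum chain condition if and only if $G\simeq F_2$.
\end{theorem}

The method gives more, both in height and in width.

\begin{theorem}\label{thm:B}
Every countable set of elements of $\mathcal F\setminus\{[F_2]\}$ has a strict upper bound in $\mathcal F\setminus\{[F_2]\}$. Hence for every finitely generated $G\prec F_2$ there is a strictly ascending chain $(G_\alpha)_{\alpha<\omega_1}$ of finitely generated groups with $G_0=G$ and all $G_\alpha\prec F_2$.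
\end{theorem}

\begin{theorem}\label{thm:C}
Let $G\prec F_2$ be finitely generated. The set of finite subsets of a set of cardinality $2^{\aleph_0}$, ordered by inclusion, order-embeds in $\operatorname{Fil}_{\mathcal F}(G)\setminus\{[F_2]\}$. In particular $\operatorname{Fil}_{\mathcal F}(G)$ has an antichain of cardinality $2^{\aleph_0}$.
\end{theorem}

The cardinality in Theorem~\ref{thm:C} is the largest possible: a finitely generated group is a quotient of a free group of finite rank, and such a free group, being countable, has at most $2^{\aleph_0}$ normal subgroups. So $|\mathcal F|\le 2^{\aleph_0}$.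

\subsection{The idea}

A group $Q$ is called \emph{large} if $F_2\preccurlyeq Q$. Since $G\preccurlyeq F_2$ for finitely generated $G$, the condition $G\prec F_2$ says that $G$ is not large. Direct products of two non-large groups are not large (Lemma~\ref{lem:prod}). So to go one step up from $G$ it suffices to find a finitely generated non-large group $K$ with $K\not\preccurlyeq G$: then $G\prec G\times K\prec F_2$.

The group $K$ has to depend on $G$. No countable list of finitely generated non-large candidates prepared in advance can serve for all $G$, since by Proposition~\ref{prop:bound} below there is a finitely generated non-large group $G$ that lies above every member of the list.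

There are thus two demands on $K=F/R$, where $F$ is free of rank $2$, and they pull in opposite directions. To make $K$ non-large we make it a torsion group, which means putting many relators into $R$. To have $K\not\preccurlyeq G$ we must keep $K$ big. If $R=1$, the second demand holds since $G$ is not large. The same is true as long as $F/R$ is large; but a torsion group is reached only in the limit, where largeness is lost.

The way out is that $F/R\preccurlyeq G$ can be written as a countable disjunction of systems of conditions, each condition being of the form ``$R$ meets the finite set $W$''. While $F/R$ is large, every one of these systems must fail, so each of them contains a condition whose set $W$ is disjoint from $R$. If $F/R$ is also residually finite, then this is visible in a finite quotient: there is a normal subgroup $M\ge R$ of finite index in $F$ that is still disjoint from $W$. If all later relators are taken inside $M$, the failure is permanent. This is compatible with torsion, because $f^n\in M$ for \emph{every} $f\in F$ as soon as $n$ is a multiple of $|F:M|$. What remains to be known is that in a large group the $n$-th power of an element can be killed, for suitable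 $n$, without destroying largeness; this is Lemma~\ref{lem:kill}.

Section~\ref{sec:prelim} collects basic facts, Section~\ref{sec:kill} deals with killing powers, Section~\ref{sec:cond} shows the construction in the case $G=1$ and sets up its steps, and Section~\ref{sec:schemes} encodes $\preccurlyeq$ by finite sets. Theorems~\ref{thm:A}, \ref{thm:B}, \ref{thm:C} are proved in Sections~\ref{sec:A}, \ref{sec:B}, \ref{sec:C}.

\medskip
\noindent\textbf{Conventions.} Throughout, $F=F(a,b)$ is the free group on $a,b$. The normal closure of $X$ in $Q$ is $\langle\langle X\rangle\rangle_Q$. Countable sets may be finite. We use the following standard facts about a free group $L$ of finite rank $r\ge 2$: it is torsion-free and residually finite; a subgroup of finite index $j$ is free of rank $1+j(r-1)$, in particular nonabelian; the centralizer of a nontrivial element is cyclic. Also, every subgroup of a free group is free, and a subgroup of finite index in a finitely generated group is finitely generated.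

\section{The order and large groups}\label{sec:prelim}

\begin{lemma}\label{lem:basic}
The relation $\preccurlyeq$ is reflexive and transitive. Quotients of $H$ are $\preccurlyeq H$, and subgroups of finite index in $H$ are $\simeq H$.
\end{lemma}

\begin{proof}
Only transitivity needs an argument. Let $G\preccurlyeq H\preccurlyeq P$ be witnessed by epimorphisms $\alpha:H^\circ\to G^\circ/N^\circ$ and $\beta:P^\circ\to H_1/N_1$. Put $H_2=H^\circ\cap H_1$. The subgroup $P_2=\beta^{-1}(H_2N_1/N_1)$ has finite index in $P$, and $\beta$ maps it onto $H_2N_1/N_1\cong H_2/(H_2\cap N_1)$. Write $\alpha(H_2)=G_2/N^\circ$; then $G_2$ has finite index in $G$. The image $\alpha(H_2\cap N_1)$ is a finite normal subgroup of $\alpha(H_2)$, so it has the form $N_2/N^\circ$ with $N_2$ finite and normal in $G_2$. Thus $\alpha$ induces an epimorphism $H_2/(H_2\cap N_1)\to G_2/N_2$, and $P_2$ maps onto $G_2/N_2$.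
\end{proof}

\begin{lemma}\label{lem:large}
\begin{enumerate}
\item[(a)] $Q$ is large if and only if some subgroup of finite index in $Q$ maps onto a nonabelian free group. In this case some subgroup of finite index maps onto $F_2$, and some \emph{normal} subgroup of finite index in $Q$ maps onto a free group of finite rank $\ge2$.
\item[(b)] If $Q$ is large and $Q\preccurlyeq P$, then $P$ is large. In particular, $P$ is large if some quotient or some subgroup of finite index of $P$ is large; and subgroups of finite index in large groups are large.
\item[(c)] Torsion groups are not large.
\item[(d)] A finitely generated group $G$ satisfies $G\prec F_2$ if and only if $G$ is not large.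
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Finite normal subgroups of free groups are trivial, and subgroups of finite index in $F_2$ are free of finite rank $\ge2$. So $F_2\preccurlyeq Q$ means that a subgroup $Q^\circ$ of finite index in $Q$ maps onto a subgroup of finite index in $F_2$, which is a nonabelian free group. Conversely, every nonabelian free group maps onto $F_2$; so if $Q^\circ$ of finite index in $Q$ maps onto a nonabelian free group, then it maps onto $F_2$ and $F_2\preccurlyeq Q$. In this case the normal core of $Q^\circ$ in $Q$ has finite index in $Q^\circ$, so its image has finite index in $F_2$ and is free of finite rank $\ge2$.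

(b) This is transitivity together with the rest of Lemma~\ref{lem:basic}. (c) Subgroups and quotients of torsion groups are torsion, so (a) applies. (d) This is the definition of large, since $G\preccurlyeq F_2$ always holds.
\end{proof}

The next two lemmas say that largeness does not arise by forming finite products. We need the statement for subgroups of products in Section~\ref{sec:B}.

\begin{lemma}\label{lem:commute}
Two nontrivial normal subgroups of a nonabelian free group $L$ of finite rank do not commute elementwise.
\end{lemma}

\begin{proof}
Suppose $A,C\ne1$ are normal and commute elementwise, and let $1\ne c\in C$. Then $A$ lies in the centralizer of $c$, which is cyclic, so $A=\langle z\rangle\cong\mathbb Z$. As $A$ is normal, $L$ acts on it by conjugation through $\operatorname{Aut}(\mathbb Z)=\{\pm1\}$, so a subgroup of index at most $2$ centralizes $z$ and is therefore cyclic. But subgroups of finite index in $L$ are nonabelian.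
\end{proof}

\begin{lemma}\label{lem:prod}
Let $U\le A_1\times\dots\times A_n$, where no $A_j$ is large, and suppose that the projection of $U$ to each $A_j$ has finite index in $A_j$. Then $U$ is not large. In particular, a direct product of finitely many non-large groups is not large.
\end{lemma}

\begin{proof}
If $U$ is large, a subgroup of finite index in $U$ maps onto $F_2$. The hypotheses pass to this subgroup, so we may replace $U$ by it. We may then replace each $A_j$ by the projection of $U$, which is not large by Lemma~\ref{lem:large}(b). So it is enough to show, by induction on $n$, that a subgroup $U$ projecting \emph{onto} each $A_j$ has no epimorphism $\varphi$ onto $F_2$. For $n=1$ we have $U=A_1$, which is not large.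

Let $n\ge2$, let $N_1$ be the kernel of $U\to A_2\times\dots\times A_n$ and $N_2$ the kernel of $U\to A_1$. Elements of $N_1$ and of $N_2$ have disjoint sets of nontrivial coordinates, so $[N_1,N_2]=1$. Since $\varphi$ is onto, $\varphi(N_1)$ and $\varphi(N_2)$ are commuting normal subgroups of $F_2$, and by Lemma~\ref{lem:commute} one of them is trivial. If $\varphi(N_2)=1$, then $\varphi$ factors through $U/N_2\cong A_1$, and $A_1$ is large, a contradiction. If $\varphi(N_1)=1$, then $\varphi$ factors through the image of $U$ in $A_2\times\dots\times A_n$, which projects onto each factor; this contradicts the induction hypothesis.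
\end{proof}

\section{Killing a power in a large group}\label{sec:kill}

The one external result we use is the following.

\begin{theorem}[Baumslag--Pride \cite{BP}]\label{thm:BP}
A group having a finite presentation with at least two more generators than relators is large.
\end{theorem}

A single relator added to a presentation turns into many relators in a subgroup of finite index. The next example shows why few of them are needed when the relator is a proper power.

\begin{example}\label{ex:triangle}
Let $k$ be a positive multiple of $4$. The presentation $Q_k=\langle a,b\mid a^k,b^k,(ab)^k\rangle$ has more relators than generators, so Theorem~\ref{thm:BP} does not apply to it directly. Let $M$ be the kernel of $F\to(\mathbb Z/4)^2$, $a\mapsto(1,0)$, $b\mapsto(0,1)$. It has index $16$ and is free of rank $17$. Let $f$ be one of $a,b,ab$. Its order modulo $M$ is $4$, so $f^k\in M$ and $M\langle f\rangle$ has index $4$ in $F$. Choose left coset representatives $c_1,\dots,c_4$ of $M\langle f\rangle$. As $M$ is normal, every $x\in F$ has the form $x=yc_if^p$ with $y\in M$, and then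
\[
xf^kx^{-1}=y\,(c_if^kc_i^{-1})\,y^{-1}.
\]
So $\langle\langle f^k\rangle\rangle_F$ is the normal closure in $M$ of only $4$ elements, not of $16$. Hence the image of $M$ in $Q_k$, a subgroup of finite index, has a presentation with $17$ generators and $3\cdot4=12$ relators. By Theorem~\ref{thm:BP} it is large, and so is $Q_k$.

The same count with $(\mathbb Z/2)^2$ gives $5$ generators and $6$ relators and proves nothing. What matters is that the orders modulo $M$ exceed the number of elements whose powers are killed.
\end{example}

\begin{lemma}[cf.\ Lackenby; Olshanskii--Osin]\label{lem:kill}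
Let $Q$ be large and $g\in Q$. There is $n_0\ge1$ such that $Q/\langle\langle g^n\rangle\rangle_Q$ is large for every positive multiple $n$ of $n_0$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:large}(a) there are a normal subgroup $N$ of finite index $m$ in $Q$ and an epimorphism $\varepsilon:N\to L$ onto a free group of finite rank $r\ge2$. Let $T$ be a transversal of $N$ in $Q$, so $Q=NT$ and $|T|=m$. Then $g^m\in N$. Writing an element of $Q$ as $xt$ with $x\in N$, $t\in T$, we see that for $k\ge1$ the group $\langle\langle g^{mk}\rangle\rangle_Q$ is the normal closure in $N$ of the elements $(tg^mt^{-1})^k$, $t\in T$. Put $f_t=\varepsilon(tg^mt^{-1})\in L$. The subgroup $N/\langle\langle g^{mk}\rangle\rangle_Q$, of finite index in $Q/\langle\langle g^{mk}\rangle\rangle_Q$, maps onto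
\[
\bar L=L/\langle\langle f_t^k:t\in T\rangle\rangle_L .
\]
So by Lemma~\ref{lem:large}(b) it suffices to make $\bar L$ large: we are now in the situation of Example~\ref{ex:triangle}, with at most $m$ elements $f_t$.

If $f_t\ne1$, then $f_t,f_t^2,\dots,f_t^m$ are nontrivial because $L$ is torsion-free. As $L$ is residually finite, there is a normal subgroup $M$ of finite index $j$ in $L$ containing none of these elements, for any $t\in T$ with $f_t\ne1$. So for every such $t$ the order $o_t$ of $f_tM$ in $L/M$ is at least $m+1$. Let $k$ be any positive multiple of $j$; then $f_t^k\in M$ for all $t$. For $f_t\ne1$ let $C_t$ be a set of left coset representatives of $M\langle f_t\rangle$ in $L$, so $|C_t|=j/o_t$. Every element of $L$ has the form $ycf_t^p$ with $y\in M$, $c\in C_t$, so $\langle\langle f_t^k\rangle\rangle_L$ is the normal closure in $M$ of $\{cf_t^kc^{-1}:c\in C_t\}$. Therefore the image of $M$ in $\bar L$, a subgroup of finite index, has a presentation with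
\[
1+j(r-1)\ \ge\ j+1\ \text{ generators and at most }\ m\cdot\frac{j}{m+1}<j\ \text{ relators},
\]
that is, at most $j-1$ relators. By Theorem~\ref{thm:BP} it is large, and so is $\bar L$. Thus $n_0=mj$ has the required property.
\end{proof}

The freedom to replace $n_0$ by any multiple is essential below. The quotient obtained need not be residually finite, but this can be repaired without losing largeness. For a group $Q$ let $\operatorname{Res}(Q)$ be the intersection of its subgroups of finite index, a normal subgroup. The group $Q/\operatorname{Res}(Q)$ is residually finite.

\begin{lemma}\label{lem:res}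
If $Q$ is large, then $Q/\operatorname{Res}(Q)$ is large.
\end{lemma}

\begin{proof}
Let $N\le Q$ have finite index and let $\varepsilon:N\to F_2$ be onto. As $F_2$ is residually finite, $\ker\varepsilon$ is an intersection of subgroups of finite index in $N$. These have finite index in $Q$, so $\operatorname{Res}(Q)\le\ker\varepsilon$, and $N/\operatorname{Res}(Q)$ maps onto $F_2$.
\end{proof}

\section{Growing relators under a finite quotient}\label{sec:cond}

\subsection{The case $G=1$}\label{sec:warm}

For $G=1$ we want a finitely generated torsion group $K$ with $K\not\preccurlyeq1$, that is, an infinite one. Here is how the plan of Section~\ref{sec:intro} produces it.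

Let $R\trianglelefteq F$ and let $\pi:F\to F/R$ be the projection. The group $F/R$ is finite if and only if there is a finite nonempty set $S\subset F$ whose image is closed under left multiplication by $a^{\pm1}$, $b^{\pm1}$, since such an image is all of $F/R$. Since $\pi(x)\in\pi(S)$ means that $R$ meets $xS^{-1}=\{xs^{-1}:s\in S\}$, this condition on $S$ says that
\[
R\ \text{ meets each of the finite sets }\ ysS^{-1},\qquad s\in S,\ y\in\{a^{\pm1},b^{\pm1}\}.
\]
There are countably many sets $S$, and each of them has to be excluded.

Take $S=\{1,a\}$ and $R=1$. The set $W=a\cdot a\,S^{-1}=\{a^2,a\}$ does not meet $R$. Let $M$ be the kernel of $F\to\mathbb Z/3$, $a\mapsto1$, $b\mapsto0$. Then $M\cap W=\emptyset$, and so $S$ remains excluded whatever elements of $M$ we turn into relators later. We can make $a$ a torsion element at once: the power $a^n$ lies in $M$ when $3\mid n$, and for such $n\ge 3$ the group $F/\langle\langle a^n\rangle\rangle_F\cong\mathbb Z/n*\mathbb Z$ is still large, since the kernel of its projection to $\mathbb Z/n$ is free on the $n$ elements $a^iba^{-i}$, $0\le i<n$. It is also residually finite, having a free subgroup of finite index.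

Now continue. At each stage $F/R$ is large, hence infinite, so for the next set $S$ on the list some $W=ysS^{-1}$ misses $R$. As $F/R$ is residually finite, $M$ can be shrunk to a normal subgroup of finite index that contains $R$ and misses $W$. Then for the next element $f\in F$ on a list of all elements we add to $R$ a power $f^n$, where $n$ is a multiple of $|F:M|$, so that $f^n\in M$, and of the number $n_0$ of Lemma~\ref{lem:kill}, so that the quotient remains large. Lemma~\ref{lem:res} restores residual finiteness. In the limit every $f$ has finite order, every $S$ is excluded, and we obtain an infinite torsion group.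

For general $G$ only the sets $W$ change. We first isolate the steps.

\subsection{Conditions}

\begin{definition}
A \emph{condition} is a pair $(R,M)$ of normal subgroups of $F$ with $R\le M$, $|F:M|<\infty$, and $F/R$ large and residually finite. Write $(R',M')\le(R,M)$ if $R\le R'$ and $M'\le M$.
\end{definition}

So $R$ holds the relators imposed so far, and $M$ bounds those that will ever be imposed. The pair $(1,F)$ is a condition.

\begin{lemma}\label{lem:moves}
Let $(R,M)$ be a condition.
\begin{enumerate}
\item[(F)] \textup{(Freezing.)} If $W\subset F$ is finite and $R\cap W=\emptyset$, then there is a condition $(R,M')\le(R,M)$ with $M'\cap W=\emptyset$.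
\item[(T)] \textup{(Torsion.)} If $f\in F$, then there is a condition $(R',M)\le(R,M)$ such that some positive power of $f$ lies in $R'$.
\item[(L)] \textup{(Limits.)} If $(R_0,M_0)\ge(R_1,M_1)\ge\cdots$ are conditions, then $R_j\le M_i$ for all $i,j$, so $\bigcup_jR_j\le\bigcap_iM_i$.
\end{enumerate}
\end{lemma}

\begin{proof}
(F) As $F/R$ is residually finite and $W$ is a finite set disjoint from $R$, there is a normal subgroup of finite index in $F$ that contains $R$ and misses $W$. Let $M'$ be its intersection with $M$.

(T) By Lemma~\ref{lem:kill}, applied to $fR\in F/R$, there is a positive multiple $n$ of $|F:M|$ such that $F/R_1$ is large for $R_1=R\langle\langle f^n\rangle\rangle_F$. Since $f^n\in M$, we have $R_1\le M$. Define $R'\ge R_1$ by $R'/R_1=\operatorname{Res}(F/R_1)$. As $M/R_1$ has finite index in $F/R_1$, it contains $R'/R_1$, so $R'\le M$. By Lemma~\ref{lem:res}, $F/R'$ is large, and it is residually finite.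

(L) If $j\ge i$, then $R_j\le M_j\le M_i$. If $j\le i$, then $R_j\le R_i\le M_i$.
\end{proof}

\section{Encoding $\preccurlyeq$ by finite sets}\label{sec:schemes}

We now describe the possible reasons for $F/R\preccurlyeq G$, as we described in Section~\ref{sec:warm} the possible reasons for $F/R$ to be finite. Three things must be described without reference to $R$: a subgroup of finite index in $F/R$, a finite normal subgroup of it, and an epimorphism. We also keep the relations of $G$ separate from the rest, since in Section~\ref{sec:C} the group on the right will itself be under construction.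

Let $\Phi$ be a free group of finite rank; the group on the right will be $\Phi/\Theta$ for some $\Theta\trianglelefteq\Phi$. For every subgroup $E$ of finite index in $F$ fix, once and for all, a finite generating tuple $e_1,\dots,e_q$, where $q$ depends on $E$.

\begin{definition}
A \emph{scheme} on $\Phi$ is a tuple $\sigma=(J,E,S,\theta,v)$, where $J\le\Phi$ and $E\le F$ have finite index, $S\subset E$ is finite and nonempty, $\theta:J\to E$ is a homomorphism, and $v=(v_1,\dots,v_q)$ is a tuple of elements of $J$, one for each of the fixed generators of $E$. For $\Theta\trianglelefteq\Phi$, the \emph{clauses of $\sigma$ at $\Theta$} are the finite sets $xS^{-1}=\{xs^{-1}:s\in S\}$, where $x$ is one of the elements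
\begin{enumerate}
\item[(C1)] $ss'^{-1}$ with $s,s'\in S$;
\item[(C2)] $e_lse_l^{-1}$ with $s\in S$, $1\le l\le q$;
\item[(C3)] $\theta(y)$ with $y\in J\cap\Theta$;
\item[(C4)] $\theta(v_l)^{-1}e_l$ with $1\le l\le q$.
\end{enumerate}
A subgroup $R\trianglelefteq F$ \emph{satisfies $\sigma$ at $\Theta$} if $R$ meets every clause of $\sigma$ at $\Theta$.
\end{definition}

Clauses (C1) and (C2) say that $S$ represents a finite normal subgroup of the image of $E$ in $F/R$, clause (C3) that $\theta$ induces a homomorphism on the image of $J$ in $\Phi/\Theta$, and clause (C4) that this homomorphism is onto. Three features matter.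
\begin{itemize}
\item There are only \emph{countably many} schemes on $\Phi$: the subgroups $J$, $E$ are finitely generated subgroups of countable groups, $\theta$ is determined by the images of finitely many generators of $J$, and $S$ and $v$ are finite.
\item Each clause is \emph{finite}.
\item Clauses are \emph{monotone}: if $\Theta\le\Theta'$, then every clause of $\sigma$ at $\Theta$ is a clause of $\sigma$ at $\Theta'$. Only (C3) depends on $\Theta$.
\end{itemize}

\begin{lemma}\label{lem:scheme}
Let $R\trianglelefteq F$ and $\Theta\trianglelefteq\Phi$. Then $F/R\preccurlyeq\Phi/\Theta$ if and only if $R$ satisfies some scheme on $\Phi$ at $\Theta$.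
\end{lemma}

\begin{proof}
Let $\pi:F\to F/R$ and $\varrho:\Phi\to\Phi/\Theta$ be the projections. Recall that $R$ meets $xS^{-1}$ if and only if $\pi(x)\in\pi(S)$.

Suppose that $R$ satisfies $\sigma=(J,E,S,\theta,v)$ at $\Theta$. By (C1), $\pi(S)$ is nonempty and closed under $(x,y)\mapsto xy^{-1}$, so it is a finite subgroup of $\pi(E)$. By (C2), each $\pi(e_l)$ conjugates $\pi(S)$ into itself, hence onto itself because it is finite; so $\pi(S)\trianglelefteq\pi(E)$. Consider the homomorphism $J\to\pi(E)/\pi(S)$ induced by $\pi\circ\theta$. By (C3) it is trivial on $J\cap\Theta$, so it factors through $J/(J\cap\Theta)\cong\varrho(J)$. By (C4) it sends $v_l$ to $\pi(e_l)\pi(S)$, so it is onto. Since $\varrho(J)$ has finite index in $\Phi/\Theta$ and $\pi(E)$ has finite index in $F/R$, we get $F/R\preccurlyeq\Phi/\Theta$.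

Conversely, let $\psi:H^\circ\to K^\circ/N^\circ$ witness $F/R\preccurlyeq\Phi/\Theta$, so $H^\circ\le\Phi/\Theta$ and $K^\circ\le F/R$ have finite index. Put $J=\varrho^{-1}(H^\circ)$ and $E=\pi^{-1}(K^\circ)$, and let $\kappa:E\to K^\circ/N^\circ$ be the natural epimorphism. As $J$ is free, $\psi\circ\varrho|_J$ lifts to a homomorphism $\theta:J\to E$ with $\kappa\circ\theta=\psi\circ\varrho|_J$. Choose a finite $S\subset E$ with $\pi(S)=N^\circ$, and $v_l\in J$ with $\psi(\varrho(v_l))=\kappa(e_l)$, using that $\psi\circ\varrho|_J$ is onto. An element $x\in E$ has $\pi(x)\in\pi(S)$ if and only if $\kappa(x)=1$. All the elements (C1)--(C4) lie in $E$. The elements (C1) and (C2) have trivial image under $\kappa$ because $N^\circ$ is a normal subgroup of $K^\circ$; the elements (C3) because $\kappa(\theta(y))=\psi(\varrho(y))=1$ for $y\in J\cap\Theta$; the elements (C4) by the choice of $v_l$. So $R$ satisfies $(J,E,S,\theta,v)$ at $\Theta$.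
\end{proof}

\section{A torsion group not below a given group}\label{sec:A}

\begin{proposition}\label{prop:key}
Let $G^{(1)},G^{(2)},\dots$ be countably many finitely generated non-large groups. There is a $2$-generator residually finite torsion group $K$ with $K\not\preccurlyeq G^{(m)}$ for all $m$.
\end{proposition}

\begin{proof}
Write $G^{(m)}=\Phi_{(m)}/\Theta_{(m)}$ with $\Phi_{(m)}$ free of finite rank. The set of pairs $(m,\sigma)$, with $\sigma$ a scheme on $\Phi_{(m)}$, is countable; let $(m_i,\sigma_i)_{i\ge1}$ list it, and let $f_1,f_2,\dots$ list the elements of $F$. Starting from $(R_0,M_0)=(1,F)$ we construct conditions $(R_0,M_0)\ge(R_1,M_1)\ge\cdots$ such that for each $i\ge1$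
\begin{itemize}
\item $M_i$ is disjoint from some clause $W_i$ of $\sigma_i$ at $\Theta_{(m_i)}$;
\item some positive power of $f_i$ lies in $R_i$.
\end{itemize}
Suppose $(R_{i-1},M_{i-1})$ is given. The group $F/R_{i-1}$ is large and $G^{(m_i)}$ is not, so $F/R_{i-1}\not\preccurlyeq G^{(m_i)}$ by Lemma~\ref{lem:large}(b). By Lemma~\ref{lem:scheme}, $R_{i-1}$ does not satisfy $\sigma_i$ at $\Theta_{(m_i)}$, so it is disjoint from some clause $W_i$. Lemma~\ref{lem:moves}(F) gives a condition $(R_{i-1},M_i)\le(R_{i-1},M_{i-1})$ with $M_i\cap W_i=\emptyset$, and then Lemma~\ref{lem:moves}(T) gives $(R_i,M_i)\le(R_{i-1},M_i)$ with a positive power of $f_i$ in $R_i$.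

Let $R=\bigcap_iM_i$ and $K=F/R$. As $R$ is an intersection of normal subgroups of finite index, $K$ is residually finite. By Lemma~\ref{lem:moves}(L), $R$ contains every $R_i$, hence a positive power of every $f_i$, so $K$ is torsion. Finally $R\cap W_i\subseteq M_i\cap W_i=\emptyset$ for every $i$, so $R$ satisfies no scheme on $\Phi_{(m)}$ at $\Theta_{(m)}$, for any $m$. By Lemma~\ref{lem:scheme}, $K\not\preccurlyeq G^{(m)}$ for all $m$.
\end{proof}

The hypotheses on the $G^{(m)}$ enter at two places. Non-largeness provides the clause $W_i$, and it is necessary, as every finitely generated $K$ lies below every large group. Finite generation makes the list of schemes countable, so that each scheme is reached after finitely many steps, while $F/R_{i-1}$ is still large.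

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $G$ be finitely generated with $G\prec F_2$, that is, not large. By Proposition~\ref{prop:key} there is a finitely generated torsion group $K$ with $K\not\preccurlyeq G$. Put $G_1=G\times K$. Then $G\preccurlyeq G_1$, because $G$ is a quotient of $G_1$. If we had $G_1\preccurlyeq G$, then $K\preccurlyeq G_1\preccurlyeq G$, a contradiction. Finally $G_1$ is finitely generated, and by Lemmas~\ref{lem:large}(c) and~\ref{lem:prod} it is not large. So $G\prec G_1\prec F_2$, and iterating gives $G=G_0\prec G_1\prec G_2\prec\cdots$ with all $G_i\prec F_2$.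

This is an infinite strictly ascending chain in $\operatorname{Fil}_{\mathcal F}(G)$, so the filter does not satisfy the maximum chain condition. If $G$ is finitely generated and $G\not\prec F_2$, then $G\simeq F_2$ and $\operatorname{Fil}_{\mathcal F}(G)=\{[F_2]\}$, which satisfies it.
\end{proof}

\section{Countable upper bounds}\label{sec:B}

To continue the chain of Theorem~\ref{thm:A} past $\omega$ we need a finitely generated non-large group above all $G_i$. An infinite direct product is in general not finitely generated. We use instead a $2$-generator subgroup $W=\langle t,x\rangle$ of a product of wreath products of the groups $G_i$ with finite cyclic groups, where the $i$-th coordinate of $x$ carries generators of $G_i$ and $t$ shifts positions. Since $W$ must not be large, the infinitely many coordinates must not interact much. This is achieved by spacing: in the $i$-th coordinate the entries of $x$ sit at distance $i$.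

For example, if $i=3$ and $G_3$ is generated by $g_0,g_1$, use $6$ positions and
\[
x_3=(g_0,1,1,g_1,1,1).
\]
The shift of $x_3$ by $1$ is $(1,g_0,1,1,g_1,1)$, whose support is disjoint from that of $x_3$, so the two commute. Only the shifts by multiples of $3$, such as $(g_1,1,1,g_0,1,1)$, can fail to commute with $x_3$. So $x$ and its shift by $k\neq0$ commute in every coordinate $i$ that does not divide $k$, that is, in all but finitely many. It follows that $W$ is metabelian modulo elements that live in finitely many coordinates. An epimorphism from a subgroup of finite index onto $F_2$ can then see only finitely many coordinates, and Lemma~\ref{lem:prod} excludes it.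

\begin{proposition}\label{prop:bound}
Let $G_1,G_2,\dots$ be finitely generated non-large groups. There is a $2$-generator non-large group $W$ with $G_i\preccurlyeq W$ for all $i$.
\end{proposition}

\begin{proof}
\emph{Construction.} Let $g_{i,0},\dots,g_{i,d_i-1}$ with $d_i\ge1$ generate $G_i$, and put $n_i=id_i$. Let $B_i=G_i^{\mathbb Z/n_i}$ be the group of functions $\mathbb Z/n_i\to G_i$, and let $\Gamma_i=B_i\rtimes\langle t_i\rangle$, where $t_i$ has order $n_i$ and $(t_ift_i^{-1})(p)=f(p-1)$. Let $x_i\in B_i$ be the function with $x_i(ij)=g_{i,j}$ for $0\le j<d_i$ and value $1$ elsewhere. In $\prod_i\Gamma_i$ put $t=(t_i)_i$, $x=(x_i)_i$ and $W=\langle t,x\rangle$. Let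
\[
B=\langle t^kxt^{-k}:k\in\mathbb Z\rangle .
\]
Then $B$ is normal in $W$, $B\le\prod_iB_i$, and $W/B$ is cyclic, generated by $tB$. Let $\mathrm{pr}_i:W\to\Gamma_i$ be the projections.

\emph{$G_i\preccurlyeq W$.} The subgroup $W_i=B\langle t^{n_i}\rangle$ has finite index in $W$, and $\mathrm{pr}_i(W_i)\le B_i$ because $t_i^{n_i}=1$. So for $p\in\mathbb Z/n_i$ there is a homomorphism $\mathrm{ev}_{i,p}:W_i\to G_i$, $w\mapsto\mathrm{pr}_i(w)(p)$. Representing $p$ by an integer, we have $\mathrm{ev}_{i,p}(t^{p-k}xt^{k-p})=x_i(p-(p-k))=x_i(k)$ for every integer $k$. Taking $k=ij$ gives all generators $g_{i,j}$, so $\mathrm{ev}_{i,p}$ is onto. Hence $G_i\preccurlyeq W$.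

\emph{A metabelian quotient.} For $m\ge1$ let
\[
D_m=\{w\in B:\mathrm{pr}_i(w)=1\text{ for all }i>m\},\qquad
C_m=\{w\in W:\mathrm{pr}_i(w)=1\text{ for all }i\le m\},
\]
and let $D=\bigcup_mD_m$, an ascending union. These are normal subgroups of $W$, and $[D_m,C_m]=1$. Let $k\ne0$. The support of $x_i$ consists of residues divisible by $i$, and that of $t_i^kx_it_i^{-k}$ of residues congruent to $k$ modulo $i$; this makes sense since $i\mid n_i$. These sets are disjoint unless $i\mid k$. Hence $[x,t^kxt^{-k}]\in D_{|k|}\le D$. Conjugating by powers of $t$, we see that all generators of $B$ commute modulo $D$. So $B/D$ is abelian and $W/D$ is metabelian.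

\emph{$W$ is not large.} Suppose that $V\le W$ has finite index and $\varphi:V\to F_2$ is onto. If $\varphi(D_m\cap V)=1$ for all $m$, then $\varphi$ factors through $V/(D\cap V)$, which is metabelian, whereas $F_2$ is not. So fix $m$ with $\varphi(D_m\cap V)\ne1$. The groups $\varphi(D_m\cap V)$ and $\varphi(C_m\cap V)$ are commuting normal subgroups of $F_2$, so $\varphi(C_m\cap V)=1$ by Lemma~\ref{lem:commute}. Thus $\varphi$ factors through the image $\bar V$ of $V$ in $\Gamma_1\times\dots\times\Gamma_m$: only finitely many coordinates are left. The subgroup
\[
U=\bar V\cap(B_1\times\dots\times B_m)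
\]
has finite index in $\bar V$, so it maps onto a subgroup of finite index in $F_2$, and $U$ is large. On the other hand, $U$ is a subgroup of the finite product $\prod_{i\le m}G_i^{n_i}$ of non-large groups. The image in $\bar V$ of an element of $V\cap W_1\cap\dots\cap W_m$ lies in $U$. So, for $i\le m$, the projection of $U$ to the factor $G_i$ at position $p\in\mathbb Z/n_i$ contains $\mathrm{ev}_{i,p}(V\cap W_1\cap\dots\cap W_m)$, which has finite index in $\mathrm{ev}_{i,p}(W_i)=G_i$. By Lemma~\ref{lem:prod}, $U$ is not large, a contradiction.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]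
For the empty set any element, such as $[1]$, will do. Let a nonempty countable set be given, consisting of the classes $[G_1],[G_2],\dots$ with all $G_i$ finitely generated and non-large (repeat entries if it is finite). Take $W$ from Proposition~\ref{prop:bound} and, from Proposition~\ref{prop:key}, a finitely generated torsion group $K\not\preccurlyeq W$. The group $G'=W\times K$ is finitely generated, and it is not large by Lemmas~\ref{lem:large}(c) and~\ref{lem:prod}. We have $G_i\preccurlyeq W\preccurlyeq G'$. If $G'\preccurlyeq G_i$ for some $i$, then $K\preccurlyeq G'\preccurlyeq G_i\preccurlyeq W$, a contradiction. So $G_i\prec G'\prec F_2$ for all $i$.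

For the chain put $G_0=G$, and for $0<\alpha<\omega_1$ let $G_\alpha\prec F_2$ be a finitely generated group whose class is a strict upper bound of the countable set $\{[G_\beta]:\beta<\alpha\}$.
\end{proof}

\section{Continuum many independent groups}\label{sec:C}

Fix a finitely generated non-large group $G$. We shall construct $2$-generator torsion groups $K_\alpha$, for $\alpha\in2^\omega$, such that
\begin{equation}\label{eq:indep}
K_\alpha\not\preccurlyeq G\times K_{\beta_1}\times\dots\times K_{\beta_n}\qquad\text{whenever }\alpha\notin\{\beta_1,\dots,\beta_n\},\ n\ge0 .
\end{equation}
As there are uncountably many of them, they are built simultaneously, along the branches of a binary tree of conditions. The new difficulty is that the group on the right of \eqref{eq:indep} is not yet known when a clause has to be chosen. Worse, at every finite stage its current approximation $G\times\prod_iF/R_i$ is \emph{large} if $n\ge1$, so that the argument of Proposition~\ref{prop:key} does not apply to it. The remedy is to look ahead to some torsion completion of the right-hand side, find a clause that fails there, and observe that at most one relation of the completion was used. That relation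 already holds at a finite stage.

\subsection{Schemes with a growing right-hand side}

Let $F(Y)\to G$ be an epimorphism with $Y$ finite. For $n\ge0$ let $\Phi_n=F(Y)*F*\dots*F$ with $n$ copies of $F$, a free group of finite rank. For $R_1,\dots,R_n\trianglelefteq F$ let $\Theta(R_1,\dots,R_n)$ be the kernel of the natural epimorphism
\[
\Phi_n\to G\times F/R_1\times\dots\times F/R_n ,
\]
which maps each free factor to the corresponding direct factor. An element of $\Phi_n$ lies in $\Theta(R_1,\dots,R_n)$ if and only if its image in $G$ is trivial and, for each $i$, its image under the projection of $\Phi_n$ to the $i$-th copy of $F$ lies in $R_i$. Hence $\Theta$ is monotone in each $R_i$, and for ascending chains of normal subgroups with $R_i=\bigcup_jR_i^{(j)}$ we have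
\begin{equation}\label{eq:cont}
\Theta(R_1,\dots,R_n)=\bigcup_j\Theta(R_1^{(j)},\dots,R_n^{(j)}) .
\end{equation}
By Lemma~\ref{lem:scheme}, $F/R\preccurlyeq G\times\prod_iF/R_i$ if and only if $R$ satisfies some scheme on $\Phi_n$ at $\Theta(R_1,\dots,R_n)$.

\begin{lemma}\label{lem:sep}
Let $(R_\tau,M_\tau)$, $\tau\in\mathcal T$, be conditions indexed by a finite set $\mathcal T$. Let $\sigma$ be a scheme on $\Phi_n$ and let $\tau_0,\dots,\tau_n\in\mathcal T$ with $\tau_0\notin\{\tau_1,\dots,\tau_n\}$. There are conditions $(R'_\tau,M'_\tau)\le(R_\tau,M_\tau)$ for $\tau\in\mathcal T$ and a clause $W$ of $\sigma$ at $\Theta(R'_{\tau_1},\dots,R'_{\tau_n})$ such that $M'_{\tau_0}\cap W=\emptyset$.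
\end{lemma}

\begin{proof}
For each $\tau\in\{\tau_1,\dots,\tau_n\}$, apply Lemma~\ref{lem:moves}(T) successively to all elements of $F$. This gives an ascending chain $R_\tau=R_\tau^{(0)}\le R_\tau^{(1)}\le\cdots$ such that all $(R_\tau^{(j)},M_\tau)$ are conditions and $F/R_\tau^*$ is torsion for $R_\tau^*=\bigcup_jR_\tau^{(j)}$. By Lemmas~\ref{lem:large}(c) and~\ref{lem:prod} the group $G\times\prod_{i=1}^nF/R^*_{\tau_i}$ is not large, while $F/R_{\tau_0}$ is large. So the latter is not $\preccurlyeq$ the former, and by Lemma~\ref{lem:scheme} some clause $W$ of $\sigma$ at $\Theta(R^*_{\tau_1},\dots,R^*_{\tau_n})$ is disjoint from $R_{\tau_0}$.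

We claim that $W$ is a clause of $\sigma$ at $\Theta(R^{(j)}_{\tau_1},\dots,R^{(j)}_{\tau_n})$ for some $j$. If $W$ comes from (C1), (C2) or (C4), this holds for $j=0$. If $W=\theta(y)S^{-1}$ comes from (C3), then $y\in\Theta(R^*_{\tau_1},\dots,R^*_{\tau_n})$, and \eqref{eq:cont} gives a $j$ with $y\in\Theta(R^{(j)}_{\tau_1},\dots,R^{(j)}_{\tau_n})$.

Put $(R'_\tau,M'_\tau)=(R^{(j)}_\tau,M_\tau)$ for $\tau\in\{\tau_1,\dots,\tau_n\}$. As $\tau_0$ is not among these nodes, $R_{\tau_0}$ has not been changed and is still disjoint from $W$. By Lemma~\ref{lem:moves}(F) there is a condition $(R_{\tau_0},M'_{\tau_0})\le(R_{\tau_0},M_{\tau_0})$ with $M'_{\tau_0}\cap W=\emptyset$; put $R'_{\tau_0}=R_{\tau_0}$. Leave the other conditions as they are.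
\end{proof}

The conclusion of Lemma~\ref{lem:sep} \emph{persists} if the conditions at all $\tau\in\mathcal T$ are made smaller again: $M_{\tau_0}$ shrinks, and $W$ remains a clause because the groups $R_{\tau_i}$, hence $\Theta$, grow and clauses are monotone. More generally, $W$ remains a clause at $\Theta(P_1,\dots,P_n)$ for all $P_i\trianglelefteq F$ with $P_i\ge R'_{\tau_i}$.

\subsection{The tree and the proof of Theorem~\ref{thm:C}}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
Let $\sigma_1,\sigma_2,\dots$ list all schemes on all $\Phi_n$, $n\ge0$, and let $f_1,f_2,\dots$ list the elements of $F$. We define conditions $(R_\tau,M_\tau)$ for all finite binary strings $\tau$, by induction on the length of $\tau$. For the empty string take $(1,F)$. If the conditions for strings of length $k$ are given, start both $\tau0$ and $\tau1$ with the condition $(R_\tau,M_\tau)$, for every $\tau$ of length $k$. Then make the resulting finite family, indexed by the strings of length $k+1$, smaller in finitely many steps: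
\begin{itemize}
\item apply Lemma~\ref{lem:moves}(T) with $f_{k+1}$ at every string of length $k+1$;
\item for each $l\le k+1$, with $\sigma_l$ a scheme on $\Phi_n$, and for all strings $\tau_0,\dots,\tau_n$ of length $k+1$ with $\tau_0\notin\{\tau_1,\dots,\tau_n\}$, apply Lemma~\ref{lem:sep} to $\sigma_l$ and $\tau_0,\dots,\tau_n$.
\end{itemize}
The outcome is the family at length $k+1$. By persistence, what is achieved in one step is not destroyed in later ones.

For $\alpha\in2^\omega$ let $\alpha|k$ be its initial segment of length $k$. The conditions $(R_{\alpha|k},M_{\alpha|k})$ form a descending sequence. Put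
\[
P_\alpha=\bigcap_kM_{\alpha|k},\qquad K_\alpha=F/P_\alpha .
\]
By Lemma~\ref{lem:moves}(L), $P_\alpha\ge R_{\alpha|k}$ for all $k$. As $R_{\alpha|k}$ contains a positive power of $f_k$ for $k\ge1$, the group $K_\alpha$ is torsion.

\emph{Proof of \eqref{eq:indep}.} Let $\alpha\notin\{\beta_1,\dots,\beta_n\}$, and let $\sigma_l$ be any scheme on $\Phi_n$. Choose $k\ge l$ with $\alpha|k\notin\{\beta_1|k,\dots,\beta_n|k\}$. At length $k$ the scheme $\sigma_l$ was treated for $\tau_0=\alpha|k$ and $\tau_i=\beta_i|k$. So there is a clause $W$ of $\sigma_l$ at $\Theta(R_{\beta_1|k},\dots,R_{\beta_n|k})$ with $W\cap M_{\alpha|k}=\emptyset$. Since $P_{\beta_i}\ge R_{\beta_i|k}$, the set $W$ is also a clause of $\sigma_l$ at $\Theta(P_{\beta_1},\dots,P_{\beta_n})$, and since $P_\alpha\le M_{\alpha|k}$, we have $W\cap P_\alpha=\emptyset$. So $P_\alpha$ does not satisfy $\sigma_l$ at $\Theta(P_{\beta_1},\dots,P_{\beta_n})$. As $\sigma_l$ was an arbitrary scheme on $\Phi_n$, Lemma~\ref{lem:scheme} gives \eqref{eq:indep}.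

\emph{The embedding.} For a finite set $A\subset2^\omega$ put $X_A=G\times\prod_{\alpha\in A}K_\alpha$. This group is finitely generated, it is not large by Lemmas~\ref{lem:large}(c) and~\ref{lem:prod}, and $G\preccurlyeq X_A$. So $[X_A]\in\operatorname{Fil}_{\mathcal F}(G)\setminus\{[F_2]\}$. If $A\subseteq A'$, then $X_A$ is a quotient of $X_{A'}$ and $X_A\preccurlyeq X_{A'}$. If $A\not\subseteq A'$, choose $\alpha\in A\setminus A'$; then $X_A\preccurlyeq X_{A'}$ would give $K_\alpha\preccurlyeq X_A\preccurlyeq X_{A'}$, against \eqref{eq:indep}. Hence $A\mapsto[X_A]$ is an order-embedding of the finite subsets of $2^\omega$, and the one-element sets $A$ yield an antichain of cardinality $2^{\aleph_0}$.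
\end{proof}

\begin{thebibliography}{1}
\bibitem{BP}
B. Baumslag and S. J. Pride, \emph{Groups with two more generators than relators}, J. London Math. Soc. (2) \textbf{17} (1978), 425--426.
\end{thebibliography}

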